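\title{An (LB)-space whose completion is not bornological}

\begin{abstract}
We construct an (LB)-space, all of whose steps are isometric to $c_0(\ell^1)$, whose completion is not bornological. The completion is therefore neither an (LB)-space nor a Banach space. We also characterize the (LB)-spaces whose completion is an (LB)-space or a Banach space. The characterization compares sums of closed balls with closures of sums of balls, and the example is built from pairs of balls in $\ell^1$ for which these two sets are far apart.
\end{abstract}

\section{Introduction}\label{sec:intro}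

The scalar field $\mathbb K$ is $\mathbb R$ or $\mathbb C$. An \emph{(LB)-space} is a Hausdorff locally convex space $(E,\tau)=\varinjlim E_k$ of the following form: $E_1\subsetneq E_2\subsetneq\cdots$ is a strictly increasing sequence of Banach spaces, the \emph{steps}, with continuous inclusions $E_k\hookrightarrow E_{k+1}$; $E=\bigcup_kE_k$; and $\tau$ is the finest locally convex topology on $E$ that makes every inclusion $E_k\hookrightarrow E$ continuous. We write $B_k$ for the closed unit ball of $E_k$ and $(\hat E,\hat\tau)$ for the completion of $E$ as a Hausdorff locally convex space. A bar denotes closure in $\hat E$ unless another space is named. This paper answers the following question.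

\begin{quote}
\emph{Is the completion of every (LB)-space an (LB)-space or a Banach space?}
\end{quote}

\noindent It has been claimed, with a proof that contains a gap, that the answer is yes. We show that the answer is no.

One would guess yes, because $\hat E$ comes with natural candidates for steps. The set $\overline{B_k}$ is closed, bounded and absolutely convex in a complete space, so its linear span $G_k$ is a Banach space with unit ball $\overline{B_k}$, and $G_1\subset G_2\subset\cdots$ with continuous inclusions. A lemma of Grothendieck (Lemma~\ref{lem:groth}) says that every bounded subset of $\hat E$ lies in a multiple of some $\overline{B_k}$. Applied to single points, it gives $\hat E=\bigcup_kG_k$. Let $\gamma$ be the finest locally convex topology on $\hat E$ that makes the inclusions $G_k\hookrightarrow\hat E$ continuous. Then $(\hat E,\gamma)$ is an (LB)-space, or a Banach space if the $G_k$ stop increasing, and it has the same bounded sets as $(\hat E,\hat\tau)$. In the simplest cases nothing new appears at all: if the steps are reflexive, then $B_k$ is weakly compact in $E_k$, hence weakly compact and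 so closed in $\hat E$; thus $G_k=E_k$ and $\hat E=E$. In general exactly one thing is missing, the equality $\gamma=\hat\tau$.

To see what this equality asks, compare neighborhoods of $0$. For a sequence $\varepsilon=(\varepsilon_k)$ of positive numbers put
\[
S(\varepsilon)=\bigcup_n\sum_{k\le n}\varepsilon_kB_k\subset E,\qquad
W(\varepsilon)=\bigcup_n\sum_{k\le n}\varepsilon_k\overline{B_k}\subset\hat E .
\]
The sets $\overline{S(\varepsilon)}$ form a base of $0$-neighborhoods for $\hat\tau$, and the sets $W(\varepsilon)$ form one for $\gamma$ (Lemma~\ref{lem:gamma}). A sum of closures lies in the closure of the sum, so $W(\varepsilon)\subset\overline{S(\varepsilon)}$. The question is whether closures of sums can, conversely, be controlled by sums of closures.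

A subset of a locally convex space is \emph{bounded} if every continuous seminorm is bounded on it. A seminorm, or a linear map into a normed space, is \emph{locally bounded} if it is bounded on every bounded set, and a locally convex space is \emph{bornological} if every locally bounded seminorm on it is continuous. Banach spaces and (LB)-spaces are bornological (Lemma~\ref{lem:born}), so the following theorem gives the negative answer. Here $c_0(\ell^1)$ is the space of null sequences in $\ell^1$ with the supremum norm.

\begin{theorem}\label{thm:example}
There are an (LB)-space $E=\varinjlim E_k$, with each $E_k$ isometric to $c_0(\ell^1)$, and a seminorm $p$ on $\hat E$ that is locally bounded, vanishes on $E$, and is not identically $0$. Hence $\hat E$ is not bornological. In particular $\hat E$ is not an (LB)-space, an (LF)-space, a Banach space, or a locally convex inductive limit of any family of Banach spaces or of metrizable locally convex spaces. More precisely: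
\begin{enumerate}
\item[(1)] There is a surjective, locally bounded linear map $\Theta:\hat E\to\ell^\infty/c_0$ with $\Theta|_E=0$. For every $0\ne\varphi\in(\ell^\infty/c_0)'$ the functional $\varphi\circ\Theta$ is locally bounded but discontinuous.
\item[(2)] There is a sequence in $E$ with limit $x\in\hat E\setminus E$ such that the subspace $E+\mathbb Kx$ of $\hat E$ is already not bornological.
\end{enumerate}
\end{theorem}

The second theorem describes when the answer is yes.

\begin{theorem}\label{thm:criterion}
For an (LB)-space $E$ the following are equivalent: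
\begin{enumerate}
\item[(a)] $\hat E$ is an (LB)-space or a Banach space;
\item[(b)] $\hat E$ is bornological;
\item[(c)] every locally bounded linear functional on $\hat E$ that vanishes on $E$ is $0$;
\item[(d)] $\hat E=E+W(\varepsilon)$ for every $\varepsilon$;
\item[(e)] $W(\varepsilon)$ is a $0$-neighborhood in $\hat E$ for every $\varepsilon$.
\end{enumerate}
These conditions hold if for every $\varepsilon$ there is a constant $C$ with
\begin{equation}\label{eq:suff}
\overline{\sum_{k\le n}\varepsilon_kB_k}\subset C\sum_{k\le n}\varepsilon_k\overline{B_k}\qquad\text{for all }n .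
\end{equation}
In particular they hold if all $\overline{B_k}$ are compact for some Hausdorff locally convex topology on $\hat E$ that is coarser than $\hat\tau$.
\end{theorem}

We prove Theorem~\ref{thm:criterion} first, because it tells us what a counterexample has to do: for some $\varepsilon$, no constant $C$ may satisfy \eqref{eq:suff} for all $n$. Section~\ref{sec:model} shows the mechanism of this failure on two balls in $\ell^1$, and Sections~\ref{sec:rows}--\ref{sec:proof} assemble countably many copies of the mechanism into the space of Theorem~\ref{thm:example}.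

\section{Bounded sets of the completion}\label{sec:bounded}

A \emph{disc} is an absolutely convex set. If $D$ is an absorbing disc in a vector space, its \emph{gauge} $\mu_D(y)=\inf\{s>0:y\in sD\}$ is a seminorm with $\{\mu_D<1\}\subset D\subset\{\mu_D\le1\}$. We use the following standard facts.

\begin{enumerate}
\item[(F1)] \emph{Inductive limits.} A space $F$ is the \emph{locally convex inductive limit} of linear maps $u_\iota:F_\iota\to F$ from locally convex spaces $F_\iota$ if it carries the finest locally convex topology that makes all $u_\iota$ continuous. A seminorm $q$ on $F$ is then continuous if and only if every $q\circ u_\iota$ is continuous. (LF)-spaces are defined like (LB)-spaces, with Fr\'echet steps. On an (LB)-space, a seminorm, or a linear map into a normed space, is continuous if and only if it is bounded on every $B_k$.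
\item[(F2)] \emph{Completion.} $E$ is a dense subspace of the complete Hausdorff space $\hat E$. Continuous seminorms $q$ on $E$, and continuous linear maps $u$ from $E$ into Banach spaces, have unique continuous extensions $\hat q$, $\hat u$ to $\hat E$. If $U\supset\{q<1\}$ is a $0$-neighborhood in $E$, then $\overline U\supset\{\hat q<1\}$ is a $0$-neighborhood in $\hat E$.
\item[(F3)] \emph{Hahn--Banach.} If $D$ is a closed disc in a locally convex space $F$ and $y\notin D$, there is $f\in F'$ with $|f|\le1$ on $D$ and $|f(y)|>1$. If $D$ is a subspace, then $f$ vanishes on $D$.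
\item[(F4)] \emph{Baire.} A lower semicontinuous seminorm $q$ on a Fr\'echet space is continuous: the closed sets $\{q\le n\}$ cover the space, so the disc $\{q\le 1\}$ has an interior point and is a $0$-neighborhood.
\item[(F5)] \emph{Banach discs.} Let $D$ be a closed bounded disc in a complete Hausdorff locally convex space $F$. Then its span $F_D$, normed by $\mu_D$, is a Banach space with closed unit ball $D$, and the inclusion $F_D\hookrightarrow F$ is continuous. For completeness, note that a $\mu_D$-Cauchy sequence $(y_n)$ has a limit $y$ in $F$, and $y_n-y_l\in\eta D$ for large $n,l$ gives $y_n-y\in\eta D$ because $D$ is closed.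
\end{enumerate}

\begin{lemma}\label{lem:born}
A locally convex inductive limit of metrizable locally convex spaces is bornological. In particular Banach spaces, (LB)-spaces and (LF)-spaces are bornological.
\end{lemma}

\begin{proof}
Let $F$ be metrizable, with a decreasing base $(U_n)$ of $0$-neighborhoods, and let $p$ be a discontinuous seminorm on $F$. Then $p$ is unbounded on each $U_n$, so there are $y_n\in U_n$ with $p(y_n)\ge n$. The null sequence $(y_n)$ is bounded, so $p$ is not locally bounded. Thus metrizable spaces are bornological. Now let $F$ be the inductive limit of maps $u_\iota:F_\iota\to F$ with $F_\iota$ metrizable, and let $p$ be locally bounded on $F$. Continuous linear maps send bounded sets to bounded sets, so each $p\circ u_\iota$ is locally bounded, hence continuous, and $p$ is continuous by (F1).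
\end{proof}

The next lemma locates the bounded sets of $\hat E$. The points of $\hat E$ are limits of Cauchy nets and are hard to handle directly, so the proof passes to the dual, where the balls $B_k$ define a Fr\'echet topology and Baire's theorem applies.

\begin{lemma}[Grothendieck]\label{lem:groth}
Let $E$ be an (LB)-space. Every bounded set $A\subset\hat E$ is contained in $C\,\overline{B_k}$ for some $C>0$ and some $k$.
\end{lemma}

\begin{proof}
For $f\in E'$ let $q_k(f)=\sup_{B_k}|f|$. These seminorms are finite, and they separate the points of $E'$ because the $B_k$ span $E$. The space $(E',(q_k)_k)$ is complete: a Cauchy sequence converges pointwise to a linear form $f$, uniformly on each $B_k$, so $f$ is bounded on each $B_k$ and lies in $E'$ by (F1). Thus $E'$ is a Fr\'echet space.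

For fixed $y\in\hat E$ the linear form $f\mapsto\hat f(y)$ is continuous on this space. To see this, let $f_n\to0$. The seminorm $r=\sup_n|f_n|$ on $E$ is bounded on $B_k$ by $\sup_nq_k(f_n)<\infty$, so $r$ is continuous, and $|\hat f_n|\le\hat r$ on $\hat E$ by density. Given $\eta>0$, choose $e\in E$ with $\hat r(y-e)<\eta$. Then $|\hat f_n(y)|\le\eta+|f_n(e)|$ and $f_n(e)\to0$, so $\limsup_n|\hat f_n(y)|\le\eta$.

The seminorm $q_A(f)=\sup_{y\in A}|\hat f(y)|$ is finite because $A$ is bounded, and it is lower semicontinuous as a supremum of continuous functions. By (F4) it is continuous, so it is dominated by a multiple of $\max_{l\le k}q_l$ for some $k$. For $l\le k$ the ball $B_l$ lies in a multiple of $B_k$, so $q_l$ is dominated by a multiple of $q_k$. Hence $q_A\le Cq_k$ for some $C>0$.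

Suppose $y\in A$ is not in the closed disc $C\overline{B_k}$. By (F3) there is $f\in E'$ with $|f|\le1$ on $CB_k$ and $|\hat f(y)|>1$. Then $q_A(f)>1\ge Cq_k(f)$, a contradiction.
\end{proof}

We can now justify the description of $\gamma$ given in the introduction. The spaces $G_k$ are Banach spaces by (F5), since $B_k$, and with it $\overline{B_k}$, is bounded. From $B_k\subset C_kB_{k+1}$ we get $\overline{B_k}\subset C_k\overline{B_{k+1}}$, so the inclusions $G_k\hookrightarrow G_{k+1}$ are continuous.

\begin{lemma}\label{lem:gamma}
Let $E$ be an (LB)-space.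
\begin{enumerate}
\item[(i)] $\gamma$ is finer than $\hat\tau$. A seminorm on $\hat E$ is $\gamma$-continuous if and only if it is locally bounded on $(\hat E,\hat\tau)$. The two topologies have the same bounded sets.
\item[(ii)] $(\hat E,\gamma)$ is an (LB)-space or a Banach space.
\item[(iii)] The sets $S(\varepsilon)$, $\overline{S(\varepsilon)}$ and $W(\varepsilon)$ are discs and form bases of $0$-neighborhoods for $\tau$, $\hat\tau$ and $\gamma$, respectively.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The inclusions $G_k\hookrightarrow(\hat E,\hat\tau)$ are continuous by (F5), so $\gamma$ is finer than $\hat\tau$. By (F1) a seminorm is $\gamma$-continuous if and only if it is bounded on every $\overline{B_k}$. The $\overline{B_k}$ are $\hat\tau$-bounded, and every $\hat\tau$-bounded set lies in a multiple of one of them by Lemma~\ref{lem:groth}; so this means that the seminorm is locally bounded. Consequently $\hat\tau$-bounded sets are $\gamma$-bounded, and the converse holds because $\gamma$ is finer.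

(ii) $\gamma$ is Hausdorff by (i). If infinitely many inclusions $G_k\subset G_{k+1}$ are strict, a subsequence of $(G_k)$ is strictly increasing. It defines the same topology, since every $\overline{B_k}$ lies in a multiple of every later ball, and it exhibits $(\hat E,\gamma)$ as an (LB)-space. Otherwise $G_k=\hat E$ for all $k\ge k_0$. The norms of these $G_k$ are equivalent by the open mapping theorem, so a seminorm is $\gamma$-continuous if and only if it is bounded on $\overline{B_{k_0}}$, and $\gamma$ is the norm topology of $G_{k_0}$.

(iii) $S(\varepsilon)$ is an increasing union of discs, hence a disc. It contains $\varepsilon_kB_k$, so it is absorbing and its gauge is at most $1/\varepsilon_k$ on $B_k$. The gauge is therefore continuous, and $S(\varepsilon)$ is a $0$-neighborhood in $E$. Conversely, given a continuous seminorm $q$ on $E$, choose $\varepsilon_k$ with $q\le2^{-k}$ on $\varepsilon_kB_k$; then $S(\varepsilon)\subset\{q\le1\}$ and $\overline{S(\varepsilon)}\subset\{\hat q\le1\}$. With (F2) this proves the claims for $\tau$ and $\hat\tau$. The argument for $S(\varepsilon)$ used only (F1), so with $\overline{B_k}$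 in place of $B_k$ it proves the claim for $W(\varepsilon)$ and $\gamma$.
\end{proof}

\section{Proof of Theorem~\ref{thm:criterion}}\label{sec:criterion}

In terms of $\gamma$, the five conditions fall into two groups: (a), (b), (e) say that $\gamma=\hat\tau$, and (c), (d) say that $E$ is $\gamma$-dense in $\hat E$.

\medskip\noindent\emph{Conditions (a), (b), (e).} By Lemma~\ref{lem:gamma}(i), (b) says that every $\gamma$-continuous seminorm is $\hat\tau$-continuous. By Lemma~\ref{lem:gamma}(iii), (e) says that every $\gamma$-neighborhood of $0$ is a $\hat\tau$-neighborhood. Since $\gamma$ is finer than $\hat\tau$, each of them is equivalent to $\gamma=\hat\tau$. This equality implies (a) by Lemma~\ref{lem:gamma}(ii), and (a) implies (b) by Lemma~\ref{lem:born}.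

\medskip\noindent\emph{Conditions (c), (d).} The $\gamma$-closure of $E$ is $\bigcap_\varepsilon(E+W(\varepsilon))$ by Lemma~\ref{lem:gamma}(iii), so (d) says that $E$ is $\gamma$-dense. By Lemma~\ref{lem:gamma}(i), applied to $|g|$, a linear functional $g$ is locally bounded if and only if it is $\gamma$-continuous. So (c) says that no nonzero $\gamma$-continuous functional vanishes on $E$, and by (F3), applied in $(\hat E,\gamma)$ to the $\gamma$-closure of $E$, this too is $\gamma$-density.

\medskip\noindent\emph{The two groups are equivalent.} If $\gamma=\hat\tau$, then $E$ is $\gamma$-dense. For the converse we show that (d) implies (e). The point is that inside $E$ taking the closure of a neighborhood costs only a constant factor, and (d) moves every point of $\hat E$ into $E$ at the price of an element of $W(\varepsilon)$. Fix $\varepsilon$, write $S=S(\varepsilon)$ and $W=W(\varepsilon)$, and let $y\in\overline S$. By (d), $y=e+w$ with $e\in E$ and $w\in W\subset\overline S$. Then $e=y-w\in E\cap2\overline S$, and this set is the closure of $2S$ in $E$. If $U$ is a disc and a $0$-neighborhood in $E$, and $e$ is in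 the closure of $U$, then $e+U$ meets $U$, so $e\in U+U=2U$. With $U=2S$ we get $e\in4S\subset4W$, and so $y\in5W$. Thus $W$ contains the $\hat\tau$-neighborhood $\frac15\overline S$.

\medskip\noindent\emph{The sufficient condition.} Fix $\varepsilon$ and put $A_n=\overline{\sum_{k\le n}\varepsilon_kB_k}$, an increasing sequence of closed discs. Hypothesis \eqref{eq:suff} controls each $A_n$, whereas the neighborhood at our disposal is the closure of a union. The two are linked by the inclusion
\begin{equation}\label{eq:union}
\overline{S(\varepsilon)}\subset2\bigcup_nA_n ,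
\end{equation}
which holds in every (LB)-space. To prove it, suppose that $y\notin2A_n$ for all $n$. By (F3) there are $f_n\in\hat E'$ with $|f_n|\le1$ on $A_n$ and $|f_n(y)|>2$; after multiplication by a scalar of modulus less than $1$ we have $f_n(y)=2$. The seminorm $r=\sup_n|f_n|$ is bounded on each $B_k$: for $n\ge k$ we have $\varepsilon_kB_k\subset A_n$, so $|f_n|\le1/\varepsilon_k$ on $B_k$, and the finitely many other $f_n$ are continuous. Hence $r$ is a continuous seminorm on $E$, and $|f_n|\le\hat r$ on $\hat E$ by density. By Tychonoff's theorem $(f_n)$ has a cluster point $f$ for pointwise convergence on $\hat E$. It is linear with $|f|\le\hat r$, so it is continuous, and $f(y)=2$. Each $z\in S(\varepsilon)$ lies in $A_n$ for all large $n$, so $|f(z)|\le1$. Thus $|f|\le1$ on $\overline{S(\varepsilon)}$, and $y\notin\overline{S(\varepsilon)}$. This proves \eqref{eq:union}.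

If \eqref{eq:suff} holds, then \eqref{eq:union} gives $\overline{S(\varepsilon)}\subset2C\,W(\varepsilon)$, so $W(\varepsilon)$ is a $\hat\tau$-neighborhood of $0$. It matters here that $C$ does not depend on $n$. Since $\varepsilon$ was arbitrary, (e) holds.

Finally, let all $\overline{B_k}$ be compact for a coarser Hausdorff locally convex topology $\sigma$. Addition is $\sigma$-continuous, so $\sum_{k\le n}\varepsilon_k\overline{B_k}$ is $\sigma$-compact in the sense of being compact for $\sigma$, hence $\sigma$-closed, hence $\hat\tau$-closed. It contains $\sum_{k\le n}\varepsilon_kB_k$, so \eqref{eq:suff} holds with $C=1$. \qed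

\section{Two balls in $\ell^1$}\label{sec:model}

We need balls for which the closure of the sum is much larger than the sum of the closures. Fix $\theta,\delta>0$. Let $Z$ be the $\ell^1$-space with unit vectors $x$, $a_j$, $h_j$ $(j\in\mathbb N)$, and write $\xi$, $\alpha_j$, $\beta_j$ for the corresponding coordinates. Put
\[
c_j=\delta^{-1}\bigl(x-\theta a_j-\theta j^{-1}h_j\bigr),\qquad T(s,\lambda)=\sum_js_ja_j+\sum_j\lambda_jc_j\quad(s,\lambda\in\ell^1).
\]
The vector $T(s,\lambda)$ has the coordinates
\[
\xi=\delta^{-1}\sum_j\lambda_j,\qquad\alpha_j=s_j-\delta^{-1}\theta\lambda_j,\qquad\beta_j=-\delta^{-1}\theta j^{-1}\lambda_j .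
\]
In this section closures are taken in $Z$. Let $A=\{T(s,0):\|s\|_1\le1\}$ and $\Gamma=\{T(0,\lambda):\|\lambda\|_1\le1\}$.

Both sets are closed. For $A$ this is so because $s\mapsto T(s,0)$ is an isometry. If $T(0,\lambda^p)$ converges in $Z$, its $\alpha$-coordinates $-\delta^{-1}\theta\lambda^p$ converge in $\ell^1$, so $\lambda^p$ converges in $\ell^1$ and the limit is in $\Gamma$. The vector $x$ is not in the range of $T$: $\beta=0$ forces $\lambda=0$, and then $\xi=0$. On the other hand,
\[
\theta a_j+\delta c_j=x-\theta j^{-1}h_j\longrightarrow x .
\]
So $x\in\overline{\theta A+\delta\Gamma}$, while $x$ lies in no multiple of $\overline A+\overline\Gamma=A+\Gamma$.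

In an (LB)-space the balls are nested, so $\Gamma$ cannot be used alone. If $A$ belongs to the first step and $\Gamma$ to a later one, then the later ball is at least
\[
B=\{T(s,\lambda):\|s\|_1+\|\lambda\|_1\le1\},
\]
and $\overline B$ does contain multiples of $x$. What matters is how large they are:
\begin{equation}\label{eq:model}
\tau x\in\overline B\iff|\tau|\le(\theta+\delta)^{-1}.
\end{equation}
The implication from right to left holds because $\theta a_j+\delta c_j\in(\theta+\delta)B$. Conversely, let $T(s^p,\lambda^p)\to\tau x$ with $\|s^p\|_1+\|\lambda^p\|_1\le1$. The $\alpha$-coordinates tend to $0$ in $\ell^1$, so $\|s^p\|_1=\delta^{-1}\theta\|\lambda^p\|_1+o(1)$ and $(1+\theta/\delta)\|\lambda^p\|_1\le1+o(1)$. Hence $|\tau|=\lim_p\delta^{-1}|\sum_j\lambda^p_j|\le\delta^{-1}(1+\theta/\delta)^{-1}=(\theta+\delta)^{-1}$.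

The bound in \eqref{eq:model} stays below $1/\theta$ as $\delta\to0$, although the $x$-coordinate of $c_j$ is $1/\delta$. The reason is that to approach $\tau x$ one must cancel the $a_j$-parts of the $c_j$, which costs about $\theta|\tau|$ in $\|s\|_1$. To measure the effect, consider the linear form $g=\xi+\theta^{-1}\sum_jj\beta_j$, defined where $\sum_jj|\beta_j|<\infty$. It vanishes on the range of $T$, and $g(x)=1$. The proof of Lemma~\ref{lem:row}(iii) below, with $\theta$ in place of $2^{-m}$ and a single value of $m$, shows that $g$ is defined on $\overline B$ and $|g|\le2/\theta$ there. So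
\[
|g|\le2\delta/\theta\ \text{ on }\ \theta\overline A+\delta\overline B,\qquad\text{while}\qquad x\in\overline{\theta A+\delta B}\ \text{ and }\ g(x)=1 .
\]
For fixed $\theta$ the ratio between the two sides is unbounded as $\delta\to0$.

Each term of $c_j$ is needed. Without $h_j$, the vector $x=\theta a_j+\delta c_j$ would be in the range of $T$. Without the factor $j^{-1}$, the vectors $\theta a_j+\delta c_j$ would not converge. Without $a_j$, we would have $c_j\to\delta^{-1}x$, and the bound for $g$ on $\overline B$ would grow like $1/\delta$.

Three things remain to be arranged. First, closures were taken in $Z$, so $Z$ has to sit continuously in $E$; we make it part of a later step. Then $x\in E$, and a single copy of the model gives nothing. We therefore take infinitely many copies, the \emph{rows}, and let row $i$ become the full space $Z$ only at step $i+1$, so that every step sees all but finitely many rows as in the model; the new point of $\hat E$ is the sum of the vectors $x$ of all rows. Second, this sum must converge. A neighborhood $S(\varepsilon)$ contains $\varepsilon_1B_1+\varepsilon_mB_m$, and $\varepsilon_1$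 is arbitrarily small, so arbitrarily small values of $\theta$ must be available. The bound $2/\theta$ must remain finite on each ball, so we admit $\theta=2^{-m}$ only from step $m$ on. Third, once $m$ is chosen, $\varepsilon_m$ is arbitrarily small, so $\delta$ must tend to $0$ along the rows.

\section{The rows}\label{sec:rows}

Fix $i\in\mathbb N$, put $\delta=\delta_i=2^{-i}$ and $I=\{1,\dots,i\}\times\mathbb N$. Let $Z_i$ be the space of all
\[
z=\xi x+\sum_{(m,j)\in I}\alpha_{m,j}a^m_j+\sum_{(m,j)\in I}\beta_{m,j}h^m_j,\qquad|z|:=|\xi|+\|\alpha\|_1+\|\beta\|_1<\infty,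
\]
that is, the $\ell^1$-space on the vectors $x$, $a^m_j$, $h^m_j$, and give it the norm $\|z\|_{Z_i}=\frac\delta2|z|$. For $(m,j)\in I$ put
\[
c^m_j=\delta^{-1}\bigl(x-2^{-m}a^m_j-2^{-m}j^{-1}h^m_j\bigr).
\]
The factor $\delta/2$ in the norm is chosen so that
\[
\|a^m_j\|_{Z_i}=\tfrac\delta2\le1,\qquad\|c^m_j\|_{Z_i}=\tfrac12\bigl(1+2^{-m}+2^{-m}j^{-1}\bigr)\le1 .
\]
Hence
\[
T:\ell^1(I)\oplus_1\ell^1(I)\to Z_i,\qquad T(s,\lambda)=\sum_{m,j}s_{m,j}a^m_j+\sum_{m,j}\lambda_{m,j}c^m_j,
\]
is a contraction, where $\|(s,\lambda)\|=\|s\|_1+\|\lambda\|_1$. The coordinates of $T(s,\lambda)$ are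
\begin{equation}\label{eq:coord}
\xi=\delta^{-1}\sum_{m,j}\lambda_{m,j},\qquad\alpha_{m,j}=s_{m,j}-\delta^{-1}2^{-m}\lambda_{m,j},\qquad\beta_{m,j}=-\delta^{-1}2^{-m}j^{-1}\lambda_{m,j}.
\end{equation}
Thus $\beta$ determines $\lambda$, and then $\alpha$ determines $s$, so $T$ is injective.

For $1\le k\le i$ let
\[
X_{k,i}=\{T(s,\lambda):\lambda_{m,j}=0\text{ for }m>k\},\qquad\|T(s,\lambda)\|_{X_{k,i}}=\|s\|_1+\|\lambda\|_1 .
\]
For $k>i$ let $X_{k,i}=Z_i$ with the norm $\|\cdot\|_{Z_i}$. Let $B_{k,i}$ be the closed unit ball of $X_{k,i}$. Every $X_{k,i}$ is isometric to $\ell^1$, and in the chain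
\[
X_{1,i}\subset X_{2,i}\subset\dots\subset X_{i,i}\subset Z_i=X_{i+1,i}=X_{i+2,i}=\cdots
\]
all inclusions are contractions. For $m\le i$ we have $a^m_j\in B_{1,i}$ and $c^m_j\in B_{m,i}$.

The amount of $x$ that is not accounted for by the range of $T$ is measured by the linear form
\[
g_i(z)=\xi+\sum_{m,j}2^mj\,\beta_{m,j}\qquad\text{on}\qquad D_i=\Bigl\{z\in Z_i:\sum_{m,j}j|\beta_{m,j}|<\infty\Bigr\}.
\]
The series converges absolutely on the subspace $D_i$ because $m\le i$. The form $g_i$ is unbounded for the norm of $Z_i$, since $g_i(h^m_j)=2^mj$.

\begin{lemma}\label{lem:row}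
Let $i\in\mathbb N$.
\begin{enumerate}
\item[(i)] $x=2^{-m}a^m_j+\delta_ic^m_j+2^{-m}j^{-1}h^m_j$ for all $m\le i$ and all $j$.
\item[(ii)] $X_{i,i}\subset D_i$, $g_i=0$ on $X_{i,i}$, and $g_i(x)=1$. In particular $x\notin X_{i,i}$.
\item[(iii)] For $k\le i$ the closure of $B_{k,i}$ in $Z_i$ is contained in $\{y+\tau x:y\in B_{k,i},\ |\tau|\le2^{k+1}\}$. In particular it is contained in $D_i$, and $|g_i|\le2^{k+1}$ on it.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) is the definition of $c^m_j$, solved for $x$.

(ii) For $z=T(s,\lambda)$, \eqref{eq:coord} gives $2^mj\beta_{m,j}=-\delta^{-1}\lambda_{m,j}$. This family is absolutely summable with sum $-\xi$, so $z\in D_i$ and $g_i(z)=0$. The vector $x$ has $\xi=1$ and $\beta=0$.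

(iii) Let $z=\lim_pz^p$ in $Z_i$, where $z^p=T(s^p,\lambda^p)$, $\|s^p\|_1+\|\lambda^p\|_1\le1$ and $\lambda^p_{m,j}=0$ for $m>k$. By \eqref{eq:coord}, convergence of the $\beta$-coordinates gives $\lambda^p\to\lambda$ coordinatewise for some $\lambda$ that vanishes for $m>k$, and then convergence of the $\alpha$-coordinates gives $s^p\to s$ coordinatewise. By Fatou's lemma $\|s\|_1+\|\lambda\|_1\le1$, so $y:=T(s,\lambda)\in B_{k,i}$. By \eqref{eq:coord}, $z$ and $y$ have the same $\alpha$- and $\beta$-coordinates. The $\xi$-coordinate is a sum over all indices and need not pass to the coordinatewise limit; we get $z-y=\tau x$ with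
\[
\tau=\lim_p\ \delta^{-1}\sum_{m\le k,\,j}\bigl(\lambda^p_{m,j}-\lambda_{m,j}\bigr).
\]
The trivial estimate $|\tau|\le2/\delta$ depends on $i$. To remove this dependence we use that the $\alpha$-coordinates of $z^p$ converge to those of $y$ in the norm of $\ell^1$:
\[
\sum_{m,j}\bigl|(s^p_{m,j}-s_{m,j})-\delta^{-1}2^{-m}(\lambda^p_{m,j}-\lambda_{m,j})\bigr|\longrightarrow0 .
\]
It follows that
\[
\delta^{-1}\sum_{m\le k,\,j}2^{-m}\bigl|\lambda^p_{m,j}-\lambda_{m,j}\bigr|\le\|s^p-s\|_1+o(1)\le2+o(1).
\]
Only levels $m\le k$ occur, and for them $2^{-m}\ge2^{-k}$. Hence $|\tau|\le2^k\cdot2$. By (ii), $z\in D_i$ and $g_i(z)=\tau$.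
\end{proof}

From now on we write $x_i$, $a^m_{i,j}$, $h^m_{i,j}$, $c^m_{i,j}$ for the vectors of row $i$.

\section{The space $E$ and the points $x_t$}\label{sec:space}

Let $E_k$ be the $c_0$-sum of the spaces $X_{k,i}$ over all rows:
\[
E_k=\bigl\{y=(y_i)_i:\ y_i\in X_{k,i},\ \|y_i\|_{X_{k,i}}\to0\bigr\},\qquad\|y\|_{E_k}=\sup_i\|y_i\|_{X_{k,i}} .
\]
The summands of $E_k$ form the $k$-th column of the array
\[
\begin{array}{c|ccccc}
 & E_1 & E_2 & E_3 & E_4 & \cdots\\ \hline
i=1 & X_{1,1} & Z_1 & Z_1 & Z_1 & \cdots\\
i=2 & X_{1,2} & X_{2,2} & Z_2 & Z_2 & \cdots\\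
i=3 & X_{1,3} & X_{2,3} & X_{3,3} & Z_3 & \cdots\\
\vdots & \vdots & \vdots & \vdots & \vdots &
\end{array}
\]
Each $E_k$ is a Banach space isometric to $c_0(\ell^1)$, and the inclusions $E_k\subset E_{k+1}$ are contractions because they are so in every row. We identify $z\in Z_i$ with the sequence that has $z$ in place $i$ and $0$ elsewhere; then $Z_i\subset E_{i+1}$ isometrically. The inclusions $E_k\subset E_{k+1}$ are strict, since $x_k\in E_{k+1}\setminus E_k$ by Lemma~\ref{lem:row}(ii).

Let $E=\bigcup_kE_k$ carry the inductive limit topology. The coordinate map $P_i:E\to Z_i$, $y\mapsto y_i$, sends $B_k$ into $B_{k,i}$, which lies in the unit ball of $Z_i$; so $P_i$ is continuous by (F1). The $P_i$ separate points, so $E$ is Hausdorff, and $E$ is an (LB)-space. Let $\hat P_i:\hat E\to Z_i$ be the continuous extensions.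

The vector $x_i$ first appears in $E_{i+1}$, so the partial sums of $\sum_ix_i$ leave every step. Nevertheless they form a Cauchy sequence.

\begin{lemma}\label{lem:cauchy}
For every $t\in\ell^\infty$ the sequence $\bigl(\sum_{i\le N}t_ix_i\bigr)_N$ is Cauchy in $E$. Its limit $x_t\in\hat E$ satisfies $\hat P_i(x_t)=t_ix_i$ for all $i$.
\end{lemma}

\begin{proof}
We may assume $\|t\|_\infty\le1$. Let $q$ be a continuous seminorm on $E$, say $q\le C_k\|\cdot\|_{E_k}$ on $E_k$, and let $\eta>0$. We have no control over the growth of $C_k$. We therefore split each $x_i$ by Lemma~\ref{lem:row}(i) into a part in $E_1$, a part in a fixed step $E_m$, and a remainder in $E_{i+1}$ that is made small row by row.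

Choose $m$ with $2^{-m}C_1\le\eta$. For $i\ge m$ we have $q(h^m_{i,j})\le C_{i+1}\|h^m_{i,j}\|_{Z_i}=C_{i+1}\delta_i/2$, a bound independent of $j$; here we use that all of $Z_i$ lies in $E_{i+1}$. So we can choose $j_i$ with $2^{-m}j_i^{-1}q(h^m_{i,j_i})\le2^{-i}\eta$. For $m\le N<N'$,
\[
\sum_{N<i\le N'}t_ix_i=2^{-m}\sum_{N<i\le N'}t_ia^m_{i,j_i}+\sum_{N<i\le N'}t_i\delta_ic^m_{i,j_i}+\sum_{N<i\le N'}t_i2^{-m}j_i^{-1}h^m_{i,j_i}.
\]
The terms of each sum lie in different rows, and the norms of the steps are supremum norms over the rows, so the number of terms plays no role in the first two sums. Since $a^m_{i,j_i}\in B_{1,i}$, the first term on the right has $E_1$-norm at most $2^{-m}$. Since $c^m_{i,j_i}\in B_{m,i}$, the second has $E_m$-norm at most $\max_{i>N}\delta_i=\delta_{N+1}$. Therefore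
\[
q\Bigl(\sum_{N<i\le N'}t_ix_i\Bigr)\le2^{-m}C_1+C_m\delta_{N+1}+\eta\sum_{i>N}2^{-i}\le2\eta+C_m\delta_{N+1},
\]
and this is at most $3\eta$ for large $N$, because $m$ is fixed and $\delta_{N+1}\to0$. The last claim follows from $P_i\bigl(\sum_{l\le N}t_lx_l\bigr)=t_ix_i$ for $N\ge i$ and the continuity of $\hat P_i$.
\end{proof}

\section{Proof of Theorem~\ref{thm:example}}\label{sec:proof}

No single form $g_i\circ\hat P_i$ is of use: for $k>i$ the ball $B_k$ contains the unit ball of $Z_i$, on which $g_i$ is neither everywhere defined nor bounded. But for fixed $k$ this concerns only the finitely many rows $i<k$. We discard them by working modulo $c_0$. Recall that the quotient norm of $\ell^\infty/c_0$ is $\|t+c_0\|=\limsup_i|t_i|$, and that a bounded sequence defined for all large $i$ determines a class in $\ell^\infty/c_0$.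

Let $A\subset\hat E$ be bounded. By Lemma~\ref{lem:groth}, $A\subset C\overline{B_k}$ for some $C$ and $k$. By continuity, $\hat P_i(\overline{B_k})$ lies in the closure of $B_{k,i}$ in $Z_i$. Lemma~\ref{lem:row}(iii) then gives
\begin{equation}\label{eq:bound}
\hat P_iy\in D_i\quad\text{and}\quad|g_i(\hat P_iy)|\le C\,2^{k+1}\qquad(y\in A,\ i\ge k).
\end{equation}
Applied to $A=\{y\}$, this shows that for every $y\in\hat E$ the sequence $(g_i(\hat P_iy))_i$ is defined for all large $i$ and bounded. So we can define
\[
\Theta(y)=\bigl(g_i(\hat P_iy)\bigr)_i+c_0\in\ell^\infty/c_0,\qquad p(y)=\|\Theta(y)\|=\limsup_i|g_i(\hat P_iy)| .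
\]
The map $\Theta$ is linear: for $y,y'\in\hat E$ both $\hat P_iy$ and $\hat P_iy'$ lie in the subspace $D_i$ for all large $i$, and $g_i$ is linear on $D_i$. Hence $p$ is a seminorm. Three properties follow.
\begin{itemize}
\item $\Theta$ and $p$ are locally bounded: by \eqref{eq:bound}, $p\le C2^{k+1}$ on $A$. This uses that the bound in Lemma~\ref{lem:row}(iii) does not depend on the row.
\item $\Theta$ and $p$ vanish on $E$: if $y\in E_k$, then $P_iy\in X_{k,i}\subset X_{i,i}$ for $i\ge k$, so $g_i(P_iy)=0$ by Lemma~\ref{lem:row}(ii).
\item $\Theta$ is surjective: by Lemma~\ref{lem:cauchy}, $g_i(\hat P_ix_t)=t_i$, so $\Theta(x_t)=t+c_0$ for $t\in\ell^\infty$. For $x:=x_{(1,1,\dots)}=\lim_N\sum_{i\le N}x_i$ we get $p(x)=1$.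
\end{itemize}

A continuous seminorm or functional on $\hat E$ that vanishes on the dense subspace $E$ is $0$. So $p$ is locally bounded but discontinuous, and $\hat E$ is not bornological. By Lemma~\ref{lem:born} it belongs to none of the classes listed in the theorem. If $0\ne\varphi\in(\ell^\infty/c_0)'$, then $\varphi\circ\Theta$ is locally bounded, vanishes on $E$, and is nonzero because $\Theta$ is surjective; so it is discontinuous. This proves (1).

The point $x$ is the limit of a sequence in $E$, and $x\notin E$ since $p(x)=1$. Bounded subsets of $E+\mathbb Kx$ are bounded in $\hat E$, so the restriction of $p$ to $E+\mathbb Kx$ is locally bounded. It vanishes on the dense subspace $E$ and is nonzero, so it is discontinuous. This proves (2). \qed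

\begin{remark}
The failure of conditions (d) and (e) of Theorem~\ref{thm:criterion} can be seen directly. Take $\varepsilon_k=4^{-k-1}$. By \eqref{eq:bound}, $p\le2^{k+1}$ on $\overline{B_k}$, so $p\le\sum_k2^{-k-1}=\frac12$ on $E+W(\varepsilon)$, and $x\notin E+W(\varepsilon)$. The tails $x-\sum_{i\le N}x_i$ tend to $0$ in $\hat E$ and have $p=1$, so none of them lies in $W(\varepsilon)$.
\end{remark}

\begin{remark}
The obstruction sits already in the closure of the first ball: $x_t\in\overline{B_1}$ whenever $\|t\|_\infty\le1$. Indeed $\|\frac12a^1_{i,j}+\delta_ic^1_{i,j}\|_{X_{1,i}}=\frac12+\delta_i\le1$, so the vectors $\sum_{i\le N}t_i(\frac12a^1_{i,j}+\delta_ic^1_{i,j})$ lie in $B_1$. By Lemma~\ref{lem:row}(i) they converge in $E_{N+1}$ to $\sum_{i\le N}t_ix_i$ as $j\to\infty$, and it remains to let $N\to\infty$.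
\end{remark}
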